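# Almost everywhere convergence of $\sum c_kf(kx)$ for Lipschitz functions of order below $1/2$

## Three cosines, dilated by 2, 3 and 5

Take
$$f(x)=\cos(2\pi\cdot 2x)+\cos(2\pi\cdot 3x)+\cos(2\pi\cdot 5x)$$
and add up three of its dilates, $F(x)=f(2x)+f(3x)+f(5x)$. The first dilate has frequencies $4,6,10$, the second $6,9,15$, the third $10,15,25$. The frequencies $6,10,15$ occur twice, so
$$F=\cos_4+\cos_9+\cos_{25}+2\cos_6+2\cos_{10}+2\cos_{15},\qquad \cos_n(x):=\cos(2\pi nx).$$
Since $\int_0^1\cos_n^2=\frac12$, we get $\|F\|_2^2=\frac12(3+3\cdot4)=\frac{15}2$. Each dilate has $\|f(k\,\cdot)\|_2^2=\frac32$, so orthogonal dilates would have given $\frac92$. The coincidences $2\cdot3=3\cdot2$, $2\cdot5=5\cdot2$, $3\cdot5=5\cdot3$ raised the squared norm by a factor $\frac53$.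

Two variations will matter.

*More primes.* Let $p_1,\dots,p_M$ be distinct primes, $f=\sum_i\cos_{p_i}$, let $K$ be the set of products of $r$ distinct primes from the list, and let $F(x)=\sum_{k\in K}f(kx)$. A product of $r+1$ distinct primes is hit $r+1$ times, once for each choice of the prime that comes from $f$. A number $p^2\cdot(\text{product of }r-1\text{ other primes})$ is hit once. There are $\binom M{r+1}=\frac{M-r}{r+1}|K|$ numbers of the first kind and $M\binom{M-1}{r-1}=r|K|$ of the second. Hence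
$$\frac{\|F\|_2^2}{|K|}=\tfrac12\big[(r+1)(M-r)+r\big].$$
For $M=3$, $r=1$ this is $\frac52$, as above. For the middle layer $r=\lfloor M/2\rfloor$ it is at least $M^2/8$, whereas $\|f\|_2^2=M/2$: the gain over orthogonality is at least $M/4$.

*Signs.* Put $\chi(2)=\chi(3)=1$, $\chi(5)=-1$ and consider $f^\chi=\cos_2+\cos_3-\cos_5$ and $F^\chi(x)=f^\chi(2x)+f^\chi(3x)-f^\chi(5x)$. Collecting terms gives
$$F^\chi=\cos_4+\cos_9+\cos_{25}+2\cos_6-2\cos_{10}-2\cos_{15},$$
with exactly the same $L^2$ norm as $F$. But $\|f\|_\infty=f(0)=3$, while $\|f^\chi\|_\infty<3$: the value $3$ would require $\cos_2=\cos_3=1$, hence $x\in\mathbb Z$, where $\cos_5=1\ne-1$; the value $-3$ would require $\cos(4\pi x)=-1$, hence $x\in\frac14+\frac12\mathbb Z$, where $\cos(6\pi x)=0\ne-1$. So multiplicative signs leave the norm of the sum of dilates alone, and they can lower the supremum of $f$.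

The question that grows out of this is how badly dilates can interfere when $f$ has a prescribed smoothness, and whether the interference can destroy convergence of $\sum c_kf(kx)$.

## Weights $(\log k)^\gamma$ against weights $\exp((\log k)^\beta)$

Let $\mathbf T=\mathbb R/\mathbb Z$. For $0<\alpha\le1$, $\mathrm{Lip}_\alpha(\mathbf T)$ is the class of real functions $f$ on $\mathbb R$ of period $1$ for which there is a constant $C$ with $|f(x+h)-f(x)|\le C|h|^\alpha$ for all $x,h$. We always assume $\int_{\mathbf T}f=0$, and for a real sequence $(c_k)$ we study $\sum_{k\ge1}c_kf(kx)$.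

The following results are the background.

1. (Gaposhkin) If $f\in\mathrm{Lip}_\alpha(\mathbf T)$ with $0<\alpha<\frac12$ and $\int f=0$, the series converges a.e. provided $\sum c_k^2k^{1-2\alpha}(\log k)^\beta<\infty$ for some $\beta>1+2\alpha$.
2. If $f\in\mathrm{Lip}_{1/2}(\mathbf T)$ and $\int f=0$, it converges a.e. provided $\sum c_k^2(\log k)^\beta<\infty$ for some $\beta>2$.
3. (Berkes) For any $0<\alpha<\frac12$ there are $f\in\mathrm{Lip}_\alpha(\mathbf T)$ with $\int f=0$ and $(c_k)$ with $\sum c_k^2(\log k)^\gamma<\infty$ for all $\gamma<1-2\alpha$ such that $\sum c_kf(kx)$ diverges a.e.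

For $\alpha<\frac12$, the first item asks for a power of $k$; the third says only that small powers of $\log k$ are not enough. So we ask: given $0<\alpha<\frac12$, is there $\gamma=\gamma(\alpha)>0$ such that
$$\sum_{k=1}^\infty c_k^2(\log k)^\gamma<\infty \tag{1}$$
implies a.e. convergence of $\sum c_kf(kx)$ for every mean-zero $f\in\mathrm{Lip}_\alpha(\mathbf T)$? The answer is no, for every $\alpha\in(0,\frac12)$. A single $f$ and a single $(c_k)$ defeat all $\gamma$ at once.

**Theorem A.** Let $0<\alpha<1/2$. There are $\kappa=\kappa(\alpha)>0$, $f\in \mathrm{Lip}_\alpha(\mathbf T)$ with $\int f=0$, and real $(c_k)$ such that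
$$\sum_{k\ge 3} c_k^2\exp\Big(\kappa\frac{(\log k)^{1-2\alpha}}{(\log\log k)^2}\Big)<\infty ,$$
but the partial sums of $\sum c_kf(kx)$ are unbounded for almost every $x$.

For each $\gamma$, $\gamma\log\log k$ is eventually smaller than $\kappa(\log k)^{1-2\alpha}/(\log\log k)^2$. So $(\log k)^\gamma$ is $O_\gamma$ of the weight in Theorem A, (1) holds for all $\gamma>0$, and the question is answered negatively.

**Theorem B.** Let $0<\alpha<1/2$. There is $C'=C'(\alpha)$ such that for every $f\in \mathrm{Lip}_\alpha(\mathbf T)$ with $\int f=0$, the series $\sum c_kf(kx)$ converges a.e. whenever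
$$\sum_{k\ge 16} c_k^2\exp\Big(C'\frac{(\log k)^{1-2\alpha}}{\log\log k}\Big)<\infty.$$

**Corollary.** For fixed $0<\alpha<1/2$ and $\beta>0$, the condition $\sum c_k^2\exp((\log k)^\beta)<\infty$ implies a.e. convergence of $\sum c_k f(kx)$ for all mean-zero $f\in\mathrm{Lip}_\alpha(\mathbf T)$ if and only if $\beta\ge 1-2\alpha$.

Between Theorems A and B there remains one factor $\log\log k$ in the exponent. These notes do not settle it.

Throughout, $e(x)=e^{2\pi ix}$, $|E|$ is the Lebesgue measure of $E\subset\mathbf T$, and $\|\cdot\|_p$ is the norm of $L^p(\mathbf T)$. The letters $C,C_1,C_2,\dots,b,b_1,\dots$ are positive constants depending only on $\alpha$; an unnumbered $C$ may change from one occurrence to the next.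

## Absolutely convergent Fourier series: where positive coefficients fail

The simplest case is $f(x)=\cos2\pi x$. Then $\sum c_kf(kx)$ is a Fourier series, and by Carleson's theorem $\sum c_k^2<\infty$ suffices.

The next case is $f(x)=\sum_{j\ge1}a_j\cos(2\pi jx)$ with $\sum|a_j|<\infty$. By the triangle inequality,
$$\Big\|\sum_kc_kf(k\,\cdot)\Big\|_2\le\sum_j|a_j|\,\Big\|\sum_kc_k\cos(2\pi jk\,\cdot)\Big\|_2=\Big(\sum_j|a_j|\Big)\Big(\tfrac12\sum_kc_k^2\Big)^{1/2}.\tag{2}$$
So the gain over orthogonality is bounded. Moreover $\sum c_k^2<\infty$ again gives a.e. convergence. Put $S_n(x)=\sum_{k\le n}c_k\cos(2\pi kx)$ and $S^*=\sup_n|S_n|$. The Carleson–Hunt theorem gives $\|S^*\|_2<\infty$, hence $\sum_j|a_j|S^*(jx)$ has finite $L^2$ norm and is finite a.e. Since $\sum_{k\le n}c_kf(kx)=\sum_ja_jS_n(jx)$ and, for a.e. $x$, every $S_n(jx)$ converges as $n\to\infty$, dominated convergence in $j$ finishes the argument.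

A first try at a counterexample would copy the opening example: choose nonnegative coefficients $a_j$, so that coincidences $kj=k'j'$ always add up. Here is the point where this stops. If $f$ is continuous with cosine coefficients $a_j\ge0$ and $a_0=0$, its Fejér means at $0$ satisfy $\sum_{j\le n}(1-\frac j{n+1})a_j\le\|f\|_\infty$. Letting $n\to\infty$ gives $\sum a_j\le\|f\|_\infty$. We are in the case just treated, and there is no counterexample at all with nonnegative coefficients.

One more estimate shows that there is room for something else exactly when $\alpha<\frac12$.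

**Block estimate.** If $|g(x+h)-g(x)|\le L|h|^\alpha$ for all $x,h$, then for every integer $\nu\ge0$
$$\sum_{2^\nu\le|n|<2^{\nu+1}}|\hat g(n)|^2\le\tfrac12L^2\,2^{-2\alpha(\nu+2)}.\tag{3}$$
Indeed, by Parseval $\sum_n|\hat g(n)|^2\,4\sin^2(\pi nh)=\|g(\cdot+h)-g\|_2^2\le L^2h^{2\alpha}$ for $h>0$. Take $h=2^{-\nu-2}$. On the block $|n|h\in[\frac14,\frac12)$, so $\sin^2(\pi nh)\ge\frac12$, and (3) follows.

By Cauchy–Schwarz over the $2^{\nu+1}$ integers of the block, $\sum_{2^\nu\le|n|<2^{\nu+1}}|\hat g(n)|\le L\,2^{\nu/2}2^{-\alpha(\nu+2)}$. For $\alpha>\frac12$ this is summable in $\nu$, and (2) applies. For $\alpha<\frac12$ the bound grows like $2^{(1/2-\alpha)\nu}$.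

## Multiplicative signs and the count that gives $1-2\alpha$

We need signs in $f$ to make the $\ell^1$ norm of the coefficients much larger than $\|f\|_\infty$. Yet the coefficient of $\cos_n$ in $\sum c_kf(kx)$, namely $\sum_{kj=n}c_ka_j$, should show no cancellation. The opening example shows how to have both: choose signs $\chi(p)=\pm1$ at the primes, extend $\chi$ completely multiplicatively, let $a_j=\chi(j)|a_j|$ and $c_k=\chi(k)|c_k|$. Then
$$\sum_{kj=n}c_ka_j=\chi(n)\sum_{kj=n}|c_k||a_j|.$$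
The signs disappear from $L^2$ norms of sums of dilates, but they are still there in $\|f\|_\infty$, where we choose $\chi$ at random.

How large can the gain be? Take the primes of $(P,2P]$; there are $M\approx P/\log P$ of them. Let $f=w\sum\chi(j)\cos_j$, where $j$ runs over the set $J$ of products of $m$ distinct primes, all of size at most $X=(2P)^m$. Membership in $\mathrm{Lip}_\alpha$ requires roughly $\|f\|_\infty\le X^{-\alpha}$. If random signs make $\|\sum_{j\in J}\chi(j)\cos_j\|_\infty$ about $|J|^{1/2}$, we may take $w\approx X^{-\alpha}|J|^{-1/2}$. For the sum $F$ of dilates over products of $r\approx M/2$ primes, the multiplicities should give $\|F\|_2^2/|K|\approx w^2(M/2m)^{2m}$. As $|J|\approx(M/m)^m$, up to factors $C^m$ and powers $(\log P)^{Cm}$ this is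
$$\Big(\frac{P^{1-2\alpha}}m\Big)^m .$$
For $m=1$ the gain is a power $P^{1-2\alpha}$. The indices $k$ have $\log k\approx P$, so this is the range $\gamma<1-2\alpha$ of item 3 above. But $m$ is free. The function $(Y/m)^m$ of $m$ is largest at $m=Y/e$, where it equals $e^{Y/e}$. With $Y\approx P^{1-2\alpha}$, the gain becomes exponential in $(\log k)^{1-2\alpha}$, up to logarithms.

One point needs care: the signs $\chi(j)$, $j\in J$, are not independent, since there are only $M$ independent signs for $|J|$ frequencies. For fixed $x$, the sum is a polynomial of degree $m$ in the signs. The tool for this is hypercontractivity, and it costs a factor $(\log 2P)^{m/2}$ in the supremum.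

## Facts used in the construction

* **Chebyshev.** There are absolute $0<b<1<B$ with $b\,y/\log(2y)\le\pi(2y)-\pi(y)\le B\,y/\log(2y)$ and $\pi(y)\le By/\log y$ for all real $y\ge2$.
* **Bernstein's inequality.** $\|S'\|_\infty\le2\pi X\|S\|_\infty$ for trigonometric polynomials $S$ of degree at most $X$.
* **Bonami's hypercontractive inequality (1970).** If $S$ is a homogeneous polynomial of degree $m$, multilinear in independent $\pm1$ signs, then $(\mathbb E|S|^u)^{1/u}\le(u-1)^{m/2}(\mathbb E|S|^2)^{1/2}$ for real $u\ge2$. For example, $S=\varepsilon_1+\varepsilon_2$ ($m=1$) has $\mathbb ES^4=\frac12\cdot16=8$ and $\mathbb ES^2=2$; the inequality for $u=4$ says $8^{1/4}\le\sqrt3\sqrt2$.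
* **Littlewood–Offord bound, Erdős (1945).** If $a_1,\dots,a_h$ are real with $|a_i|\ge1$, then at most $\binom h{\lfloor h/2\rfloor}\le2^hh^{-1/2}$ sign choices put $\sum\varepsilon_ia_i$ in a given open interval of length $2$. For $a=(1,1,1)$ and the interval $(0,2)$ the sum must be $1$, and there are exactly $3=\binom31$ choices.

The last fact has a short proof. Flipping signs, assume all $a_i\ge1$. Encode a choice by the set $I=\{i:\varepsilon_i=1\}$. If $I\subsetneq I'$, the two sums differ by at least $2$, so they are not both in the interval. Thus the admissible sets $I$ form an antichain, and Sperner's theorem bounds their number by $\binom h{\lfloor h/2\rfloor}$. For the size of the binomial, write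
$$\Big(4^{-n}\binom{2n}n\Big)^2=\prod_{i=1}^n\frac{(2i-1)^2}{(2i)^2}=\frac1{2n+1}\prod_{i=1}^n\frac{(2i-1)(2i+1)}{(2i)^2}\le\frac1{2n+1}.$$
This settles $h=2n$, and for $h=2n-1$ use $\binom{2n-1}{n-1}=\frac12\binom{2n}n\le2^{2n-1}(2n+1)^{-1/2}$.

## The function: random multiplicative signs on products of $m$ primes

**Step A1: one block.** *Purpose: build a trigonometric polynomial $f_P$ on the frequencies $J$ with $\|f_P\|_\infty\le X^{-\alpha}$ and coefficients as large as random signs allow.*

Let $P$ be a large integer, $\mathcal P$ the set of primes in $(P,2P]$ and $M=|\mathcal P|$, so that $bP/\log(2P)\le M\le BP/\log(2P)$. Put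
$$b_1=\frac b{8e^3},\qquad m=\Big\lfloor\frac{b_1P^{1-2\alpha}}{e(\log2P)^2}\Big\rfloor,\qquad X=(2P)^m,$$
and let $J$ be the set of products of $m$ distinct primes of $\mathcal P$; every $j\in J$ is at most $X$. Since $m\to\infty$ and $m/M\to0$ as $P\to\infty$, we have $1\le m\le M/4$ for $P$ large.

Choose $\chi(p)=\pm1$, $p\in\mathcal P$, independently and uniformly at random, and set $\chi(j)=\prod_{p\mid j}\chi(p)$ and $S(x)=\sum_{j\in J}\chi(j)\cos(2\pi jx)$. For fixed $x$, $S(x)$ is a homogeneous multilinear polynomial of degree $m$ in the signs. Distinct products $\chi(j)$ are orthogonal, so $\mathbb ES(x)^2=\sum_{j\in J}\cos^2(2\pi jx)\le|J|$. Apply Bonami's inequality with $u=\log(2P)\ge2$: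
$$\mathbb E|S(x)|^u\le u^{mu/2}|J|^{u/2}.$$
Let $\mathcal G$ be a grid of $7X$ equally spaced points of $\mathbf T$. Bounding the maximum by the sum,
$$\mathbb E\max_{x\in\mathcal G}|S(x)|^u\le7X\,u^{mu/2}|J|^{u/2}.$$
A maximum point of $|S|$ lies within $1/(14X)$ of the grid, and by Bernstein $|S|$ changes over that distance by at most $\frac{2\pi X}{14X}\|S\|_\infty\le\frac12\|S\|_\infty$. So $\|S\|_\infty\le2\max_{\mathcal G}|S|$. Some choice of signs does at least as well as the expectation. For it, since $X^{1/u}=(2P)^{m/\log(2P)}=e^m$ and $7^{1/u}\le7$,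
$$\|S\|_\infty\le2(7X)^{1/u}u^{m/2}|J|^{1/2}\le14\,e^m(\log2P)^{m/2}|J|^{1/2}.$$
Fix these signs and set
$$w=\frac{X^{-\alpha}}{14\,e^m(\log2P)^{m/2}|J|^{1/2}},\qquad f_P(x)=w\sum_{j\in J}\chi(j)\cos(2\pi jx),\qquad\|f_P\|_\infty\le X^{-\alpha}.$$

**Step A2: gluing the blocks.** *Purpose: sum the blocks to one $f\in\mathrm{Lip}_\alpha$ with constants depending only on $\alpha$.*

Take $P_1<P_2<\cdots$, to be chosen in Step A6, with $P_{l+1}>2P_l$ and $X_{l+1}\ge2X_l$; quantities belonging to $P_l$ get the index $l$. Put $f=\sum_lf_{P_l}$. The prime sets $\mathcal P_l$ are disjoint, so the signs chosen for different $l$ do not conflict. Setting $\chi(p)=1$ at all other primes, we extend $\chi$ to a completely multiplicative function with values $\pm1$. The series for $f$ converges uniformly because $X_l\ge2^{l-1}X_1$, and the frequency sets $J_l$ are disjoint. So the cosine coefficients of $f$ are $a_j=w_l\chi(j)$ for $j\in J_l$ and $0$ otherwise. In all cases $a_j=\chi(j)|a_j|$, and $\int f=0$.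

Let $h\ne0$. For blocks with $X_l\le1/|h|$ use $\|f_{P_l}'\|_\infty\le2\pi X_l^{1-\alpha}$ (Bernstein), for the others the sup norm:
$$|f(x+h)-f(x)|\le\sum_{X_l\le1/|h|}2\pi X_l^{1-\alpha}|h|+\sum_{X_l>1/|h|}2X_l^{-\alpha}.$$
As $X_{l+1}\ge2X_l$, both sums are dominated by geometric series starting from their largest term: the first is at most $2\pi|h|^\alpha/(1-2^{\alpha-1})$, the second at most $2|h|^\alpha/(1-2^{-\alpha})$. Put $\Lambda=2\pi/(1-2^{\alpha-1})+2/(1-2^{-\alpha})$. Then
$$|f(x+h)-f(x)|\le\Lambda|h|^\alpha,\qquad\|f\|_\infty\le\sum_lX_l^{-\alpha}\le\Lambda,\qquad\Lambda=\Lambda(\alpha)\ge1.$$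

## The middle layer of dilates has a large $L^2$ norm

**Step A3.** *Purpose: find a set $K$ of dilations for which the squared norm of $\sum_{k\in K}\chi(k)f(kx)$ exceeds $|K|$ by an exponential factor $G$.*

Fix $l$ and drop it from the notation. Let $r=\lfloor M/2\rfloor$, let $K$ be the set of products of $r$ distinct primes of $\mathcal P$, and put
$$F(x)=\sum_{k\in K}\chi(k)f(kx).$$
The cosine coefficient of $F$ at $n$ is $\sum_{k\in K,\,k\mid n}\chi(k)a_{n/k}=\chi(n)\sum_{k\in K,\,k\mid n}|a_{n/k}|$. Let $n$ be a product of $r+m$ distinct primes of $\mathcal P$; such $n$ exist because $r+m\le M$. There are $\binom{r+m}m$ ways to write $n=kj$ with $k\in K$, $j\in J$, so this coefficient has absolute value at least $w\binom{r+m}m$. Counting only these $\binom M{r+m}$ frequencies, and using $|K|=\binom Mr$,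
$$\frac{\|F\|_2^2}{|K|}\ge\frac{w^2}2\binom{r+m}m^2\frac{\binom M{r+m}}{\binom Mr}=\frac{w^2}2\binom{r+m}m\binom{M-r}m,$$
because
$$\frac{\binom M{r+m}}{\binom Mr}=\frac{r!\,(M-r)!}{(r+m)!\,(M-r-m)!}=\frac{\binom{M-r}m}{\binom{r+m}m}.$$
Now $\binom am\ge(a/m)^m$ for $a\ge m$. Also $r+m\ge\frac{M-1}2+1\ge\frac M2$ and $M-r\ge\frac M2$. Hence
$$\frac{\|F\|_2^2}{|K|}\ge\frac{w^2}2\Big(\frac M{2m}\Big)^{2m}.$$
Next, $|J|=\binom Mm\le(eM/m)^m$ gives
$$w^2=\frac{(2P)^{-2\alpha m}}{196\,e^{2m}(\log2P)^m|J|}\ge\frac1{196}\Big[\frac{(2P)^{-2\alpha}m}{e^3M\log2P}\Big]^m.$$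
Multiply the two bounds, insert $M\ge bP/\log(2P)$ and $2^{-2\alpha}\ge\frac12$, and recall $b_1=b/(8e^3)$:
$$\frac{\|F\|_2^2}{|K|}\ge\frac1{392}\Big[\frac{(2P)^{-2\alpha}M}{4e^3m\log2P}\Big]^m\ge\frac1{392}\Big[\frac{b_1P^{1-2\alpha}}{m(\log2P)^2}\Big]^m\ge\frac{e^m}{392}.$$
The last inequality is the reason for the choice of $m$: by definition $em\le b_1P^{1-2\alpha}/(\log2P)^2$, so the bracket is at least $e$. Since $m\ge\frac{b_1}e\frac{P^{1-2\alpha}}{(\log2P)^2}-1$ and $\frac1e>\frac18$, for $P$ large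
$$\|F\|_2^2\ge G|K|,\qquad G:=\exp\Big(\frac{b_2P^{1-2\alpha}}{(\log2P)^2}\Big),\quad b_2=\frac{b_1}8.\tag{4}$$
We also record, from $M\log(2P)\le BP$, that
$$|K|\le2^M\le e^{BP},\qquad\max K\le(2P)^r\le e^{BP}.\tag{5}$$

## From a large norm to large values on a set of unknown size

**Step A4.** *Purpose: replace the $L^2$ bound by a statement about one level set, losing only a factor $O(P)$.*

By (4), the part of $\int F^2$ where $F^2<\frac12G|K|$ is at most $\frac12G|K|$, so $\int_{\{F^2\ge G|K|/2\}}F^2\ge\frac12G|K|$. Split this set into $\{\lambda_i^2\le F^2<2\lambda_i^2\}$ with $\lambda_i^2=2^iG|K|/2$, $i\ge0$. Since $\|F\|_\infty\le\Lambda|K|$ and $G\ge1$, a nonempty piece has $2^i\le2\Lambda^2|K|/G\le2\Lambda^2|K|$. By (5) there are at most $C_1P$ such $i$. So some nonempty piece, with level $\lambda=\lambda_i$, carries at least $G|K|/(2C_1P)$ of the integral. On it $F^2<2\lambda^2$, so with $\mu=|\{|F|\ge\lambda\}|$ we have $2\lambda^2\mu\ge G|K|/(2C_1P)$. Altogether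
$$\lambda^2\mu\ge\frac{G|K|}{4C_1P},\qquad\tfrac12\le\lambda^2\le\Lambda^2|K|^2,\qquad\mu\ge\frac G{4C_1P\Lambda^2|K|}\ge e^{-C_2P}.\tag{6}$$
Here $\lambda^2\ge G|K|/2\ge\frac12$, the upper bound for $\lambda^2$ holds because the piece is nonempty, the third bound is the first divided by $\lambda^2\le\Lambda^2|K|^2$, and the last step uses (5).

**What remains to be overcome.** The set $\{|F|\ge\lambda\}$ may be tiny. To reach almost every $x$, it is natural to use about $1/\mu$ dilates $F(qx)$ that behave as if independent, so that a typical $x$ has $|F(qx)|\ge\lambda$ for some $q$. The total number of coefficients is then about $|K|/\mu$. Coefficients of size $1/\lambda$ give a square sum of about $|K|/(\lambda^2\mu)\lesssim P/G$, which is small. This is why (6) is the right form of the lower bound.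

The obvious way to isolate a single $F(qx)$ inside the partial sums is to let the index sets $qK$ occupy disjoint successive intervals, that is, to let the $q$ grow by factors like $e^{BP}$. With $R$ values of $q$, the indices then reach $\log n\approx RP$. All we know is $R\le e^{CP}$, and for such $R$ even the weight $(\log n)^\gamma\approx e^{\gamma CP}$ would swamp $G=\exp(P^{1-2\alpha}b_2/(\log2P)^2)$. So this plan stops here. The way out is to put all $q$ in one dyadic interval $(Q,2Q]$ with $\log Q=O(P)$. The pieces $qK$ then interleave, and we can use only their total sum. Random signs in front of the $F(qx)$ together with the Littlewood–Offord bound ensure that this total sum is rarely small.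

## Interleaved dilates by primes of $(Q,2Q]$ with random signs

**Step A5.** *Purpose: find $R\approx l^4/\mu$ primes $q\le e^{CP}$ and signs $\varepsilon_q$ such that $|\sum_q\varepsilon_qF(qx)|\ge\lambda/2$ outside a set of measure $10/l^2$.*

*A smooth counting function.* Let $\varphi(t)=\min(1,\max(0,2t-1))$ and $g=\varphi(|F|/\lambda)$. Then $0\le g\le1$, $g=1$ where $|F|\ge\lambda$, and $g=0$ where $|F|\le\lambda/2$. Put $\rho=\int g$, so $\rho\ge\mu$. Since $\varphi$ is $2$-Lipschitz, $\lambda^{-1}\le\sqrt2$ and $|f(kx+kh)-f(kx)|\le\Lambda k^\alpha|h|^\alpha$, (5) gives for $P$ large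
$$|g(x+h)-g(x)|\le\frac2\lambda|K|\Lambda(\max K)^\alpha|h|^\alpha\le e^{C_3P}|h|^\alpha.$$
Sum (3) over the blocks that meet $|n|\ge Q$. These have $2^{\nu+1}>Q$, so the sum is geometric and
$$\delta(Q):=\sum_{|n|\ge Q}|\hat g(n)|^2\le C\,e^{2C_3P}Q^{-2\alpha}.$$

*Parameters.* Let $A=l^4$, assume $P\ge l^4$, and set $R=\lceil A/\rho\rceil$. Then $A\le R\rho\le A+1$. As $A/\rho\ge1$, (6) gives $R\le2A/\rho\le2Pe^{C_2P}\le e^{C_5P}$. Put $Q=e^{C_4P}$ with $C_4\ge C_5+1$ and $2\alpha C_4\ge2C_3+2C_5+1$. Then for $P$ large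
$$\delta(Q)\le Ce^{-P}e^{-2C_5P}\le e^{-2C_5P}\le R^{-2}.$$
By Chebyshev, $(Q,2Q]$ contains at least $bQ/\log(2Q)\ge b\,e^{(C_5+1)P}/(C_4P+1)\ge e^{C_5P}\ge R$ primes for $P$ large. Let $\mathcal Q$ be a set of $R$ of them. We also have $Q>2P$ for $P$ large. Then $q\in\mathcal Q$ is the only prime factor of $qk$, $k\in K$, that exceeds $2P$, so the numbers $qk$ are pairwise distinct.

*Almost independence.* Let $W(x)=\sum_{q\in\mathcal Q}g(qx)$, so $\int W=R\rho$. Let $q\ne q'$ be in $\mathcal Q$. The function $g(q\,\cdot)$ has Fourier coefficient $\hat g(a)$ at $qa$. In Parseval's formula for $\int g(qx)g(q'x)\,dx$, only pairs with $qa+q'a'=0$ occur, that is $a=q't$, $a'=-qt$ with $t\in\mathbb Z$. The term $t=0$ is $\rho^2$. By Cauchy–Schwarz, and as $|q't|,|qt|>Q$ for $t\ne0$,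
$$\Big|\int g(qx)g(q'x)\,dx-\rho^2\Big|=\Big|\sum_{t\ne0}\hat g(q't)\hat g(-qt)\Big|\le\delta(Q)\le R^{-2}.$$
The diagonal terms satisfy $\int g(qx)^2\,dx\le\int g=\rho$. Hence
$$\int(W-R\rho)^2=\int W^2-(R\rho)^2\le R\rho+R^2\cdot R^{-2}=R\rho+1.$$
By Chebyshev's inequality for measures, and since $R\rho\ge A\ge1$,
$$|\{W<R\rho/2\}|\le\frac{4(R\rho+1)}{(R\rho)^2}\le\frac8{R\rho}\le\frac8A.$$
Let $H(x)=\#\{q\in\mathcal Q:|F(qx)|>\lambda/2\}$. As $0\le g\le1$ and $g(qx)>0$ only if $|F(qx)|>\lambda/2$, we have $W\le H$. So $H(x)\ge A/2$ outside a set of measure at most $8/A$.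

*Random signs.* Let $(\varepsilon_q)_{q\in\mathcal Q}$ be independent uniform signs. Fix $x$ with $H(x)\ge A/2$, and condition on the signs of those $q$ with $|F(qx)|\le\lambda/2$; their contribution is then a constant. The other $H(x)$ terms, divided by $\lambda/2$, have absolute value greater than $1$. The event $|\sum_q\varepsilon_qF(qx)|<\lambda/2$ says that their signed sum lies in a given open interval of length $2$. By the Littlewood–Offord bound, its probability is at most $H(x)^{-1/2}\le(2/A)^{1/2}$. By Fubini, the expected measure of $\{x:|\sum_q\varepsilon_qF(qx)|<\lambda/2\}$ is at most $8/A+(2/A)^{1/2}$, so we can fix signs with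
$$\Big|\Big\{x:\Big|\sum_{q\in\mathcal Q}\varepsilon_qF(qx)\Big|<\frac\lambda2\Big\}\Big|\le\frac8A+\Big(\frac2A\Big)^{1/2}\le\frac{10}{l^2}.\tag{7}$$

## The divergent series

**Step A6.** *Purpose: define $(c_k)$, check divergence and the weighted sum, and choose the $P_l$.*

For each $l$ set
$$c_{qk}=\frac{2l}{\lambda_l}\,\varepsilon_q\,\chi(k)\qquad(q\in\mathcal Q_l,\ k\in K_l),$$
and $c_n=0$ for all other $n$. The indices of block $l$ lie in $(Q_l,2Q_le^{BP_l}]\subset(e^{C_4P_l},e^{C_6P_l}]$ with $C_6=C_4+B+1$ and $C_4\ge1$. If $P_{l+1}>C_6P_l$, these intervals are disjoint and increasing.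

*Divergence.* The block sum
$$T_l(x)=\sum_{n\in\text{block }l}c_nf(nx)=\frac{2l}{\lambda_l}\sum_{q\in\mathcal Q_l}\varepsilon_q\sum_{k\in K_l}\chi(k)f(kqx)=\frac{2l}{\lambda_l}\sum_{q\in\mathcal Q_l}\varepsilon_qF_l(qx)$$
is a difference of two partial sums of $\sum c_kf(kx)$. By (7), $|T_l|\ge l$ outside a set of measure $10/l^2$. These measures are summable, so by Borel–Cantelli, for a.e. $x$ we have $|T_l(x)|\ge l$ for all large $l$. The partial sums are unbounded for a.e. $x$.

*The weighted sum.* Since $R_l\le2A/\rho_l\le2l^4/\mu_l$, (6) gives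
$$\sum_{n\in\text{block }l}c_n^2=\frac{4l^2R_l|K_l|}{\lambda_l^2}\le\frac{8l^6|K_l|}{\lambda_l^2\mu_l}\le\frac{32C_1l^6P_l}{G_l}.$$
On block $l$ we have $P_l\le\log n\le C_6P_l$, so $(\log n)^{1-2\alpha}\le C_6P_l^{1-2\alpha}$ and $\log\log n\ge\log P_l$. With $\kappa=b_2/(8C_6)$, and since $\log2P\le2\log P$,
$$\kappa\frac{(\log n)^{1-2\alpha}}{(\log\log n)^2}\le\frac{b_2}8\frac{P_l^{1-2\alpha}}{(\log P_l)^2}\le\frac{b_2}2\frac{P_l^{1-2\alpha}}{(\log2P_l)^2}=\tfrac12\log G_l.$$
Hence the weighted sum in Theorem A is at most $\sum_l32C_1l^6P_lG_l^{-1/2}$.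

*Choice of $P_l$.* All constants depend only on $\alpha$, and $X_l$, $G_l$ depend only on $P_l$ and $\alpha$. Let $P_0(\alpha)$ be so large that every "$P$ large" above means $P\ge P_0(\alpha)$. Choose inductively
$$P_l\ge P_0(\alpha),\quad P_l\ge l^4,\quad P_{l+1}>(2+C_6)P_l,\quad X_{l+1}\ge2X_l,\quad32C_1l^6P_lG_l^{-1/2}\le l^{-2}.$$
This is possible because $X\to\infty$ and $PG^{-1/2}\to0$ as $P\to\infty$. After this choice, fix $f$ as in Steps A1 and A2, and only then the quantities $\lambda_l,\mu_l,R_l,\mathcal Q_l,\varepsilon_q$, which depend on all of $f$ but obey bounds depending on $P_l$ and $\alpha$ alone (and, for $R_l$, on $P_l\ge l^4$). The weighted sum is at most $\sum l^{-2}<\infty$, and Theorem A is proved. $\blacksquare$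

## Divisor sums $\sigma_{-s}$

For the converse, we have to bound the interference. The number of ways to write $n=kj$ enters through the divisor sum $\sigma_{-s}(k)=\sum_{d\mid k}d^{-s}$. For example, $\sigma_{-1/2}(6)=(1+2^{-1/2})(1+3^{-1/2})\approx2.69$.

**Step B1.** *Purpose: bound $\sigma_{-s}(k)$ for all $k\le N$, uniformly for $s$ in $[\alpha,2\alpha]$.* For $\alpha\le s\le2\alpha$, $k\le N$, $N\ge16$ and $y=\log N$,
$$\sigma_{-s}(k)\le\exp\Big(C\,\frac{y^{1-s}}{\log y}\Big).\tag{8}$$

Extending each finite geometric sum, $\sigma_{-s}(k)\le\prod_{p\mid k}(1-p^{-s})^{-1}$. As $-\log(1-v)\le v/(1-v)$ for $0\le v<1$ and $p^{-s}\le2^{-\alpha}$, this is at most $\exp\big((1-2^{-\alpha})^{-1}\sum_{p\mid k}p^{-s}\big)$. It remains to bound $\sum_{p\mid k}p^{-s}$.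

If $t$ primes $p>y$ divide $k$, then $y^t\le k\le e^y$, so $t\le y/\log y$. Each contributes at most $y^{-s}$, in total at most $y^{1-s}/\log y$.

For the primes $p\le y$, partial summation and $\pi(t)\le Bt/\log t$ give
$$\sum_{p\le y}p^{-s}=\pi(y)y^{-s}+s\int_2^y\pi(t)t^{-s-1}\,dt\le C\frac{y^{1-s}}{\log y}+C\int_2^y\frac{t^{-s}}{\log t}\,dt.$$
Split the integral at $\sqrt y$ (if $\sqrt y<2$, only the second part occurs). Below $\sqrt y$ use $\log t\ge\log2$, above it $\log t\ge\frac12\log y$. The integral is at most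
$$\frac{y^{(1-s)/2}}{(1-s)\log2}+\frac{2\,y^{1-s}}{(1-s)\log y}.$$
Here $1-s\ge1-2\alpha>0$, and $y^{(1-s)/2}\le Cy^{1-s}/\log y$ because $y^{-(1-s)/2}\log y\le y^{-(1-2\alpha)/2}\log y$ is bounded. This proves (8).

## An $L^2$ bound with the factor $\exp(C\Phi(N))$

**Step B2.** *Purpose: bound the gain over orthogonality for sums of dilates with $k\le N$.* Let $f\in\mathrm{Lip}_\alpha(\mathbf T)$ with constant $L$ and mean zero, $f\sim\sum_{j\ne0}a_je(jx)$, and put
$$\Phi(t)=\frac{(\log t)^{1-2\alpha}}{\log\log t}.$$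
There are $C_\alpha,N_0$ depending only on $\alpha$ such that for $N\ge N_0$ and real $(c_k)_{k\le N}$
$$\Big\|\sum_{k\le N}c_kf(k\,\cdot)\Big\|_2^2\le L^2e^{C_\alpha\Phi(N)}\sum_{k\le N}c_k^2.\tag{9}$$

The plan is Cauchy–Schwarz with weights $|j|^{s}$, on each dyadic block of frequencies. By (3), the natural weight is $s=2\alpha$; then (8) gives exactly the exponent $y^{1-2\alpha}/\log y$. But with $s=2\alpha$ the bound we get for the contribution of block $\nu$ does not decay in $\nu$, and the sum over blocks cannot be controlled. With $s=2\alpha-\delta$ and fixed $\delta>0$ the blocks decay, but (8) gives the exponent $1-2\alpha+\delta$, which is too large. What saves us is letting $\delta$ depend on $N$: for $\delta=1/\log y$ the loss is $y^\delta=e$, a constant.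

*One block.* Let $0<\delta\le\alpha$ and $s=2\alpha-\delta$, so $\alpha\le s<2\alpha$. Let $f_\nu$ be the part of the Fourier series with $2^\nu\le|j|<2^{\nu+1}$; below, $j$ runs over this range and $k\le N$. The Fourier coefficient of $\sum_kc_kf_\nu(k\,\cdot)$ at $n$ is $\sum_{kj=n}c_ka_j$. By Cauchy–Schwarz,
$$\Big(\sum_{kj=n}|c_ka_j|\Big)^2\le\Big(\sum_{kj=n}|j|^{-s}\Big)\sum_{kj=n}c_k^2|a_j|^2|j|^s\le\sigma_{-s}(|n|)\sum_{kj=n}c_k^2|a_j|^2|j|^s.$$
Every divisor of $|jk|$ is a product of a divisor of $|j|$ and a divisor of $k$, so $\sigma_{-s}(|jk|)\le\sigma_{-s}(|j|)\sigma_{-s}(k)$. Summing over $n$,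
$$\Big\|\sum_kc_kf_\nu(k\,\cdot)\Big\|_2^2\le E_\nu\sum_kc_k^2\sigma_{-s}(k),\qquad E_\nu=\sum_{2^\nu\le|j|<2^{\nu+1}}|a_j|^2|j|^s\sigma_{-s}(|j|).$$
In $E_\nu$ we have $|j|^s\le2\cdot2^{s\nu}$, and $\sum|a_j|^2\le\frac12L^22^{-2\alpha\nu}$ by (3). By (8) with $2^{\nu+4}$ in place of $N$, where $y=(\nu+4)\log2\ge\log16$ and $\log y\ge1$, we have $\sigma_{-s}(|j|)\le e^{C(\nu+4)^{1-\alpha}}$, as $1\le y\le\nu+4$ and $1-s\le1-\alpha$. Therefore
$$E_\nu\le2L^2\,2^{-\delta\nu}e^{C(\nu+4)^{1-\alpha}}.$$

*Sum over blocks.* Write $v=\nu+4$ and $\eta=\delta/8$. Young's inequality with exponents $\frac1{1-\alpha}$ and $\frac1\alpha$ gives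
$$Cv^{1-\alpha}=(\eta v)^{1-\alpha}\cdot C\eta^{-(1-\alpha)}\le\eta v+C^{1/\alpha}\eta^{-(1-\alpha)/\alpha},$$
so $C(\nu+4)^{1-\alpha}\le\frac\delta8(\nu+4)+C\delta^{-(1-\alpha)/\alpha}$ with a new $C$. Since $\log2>\frac18+\frac12$, it follows that $E_\nu^{1/2}\le CL\,e^{-\delta\nu/4}\exp(C\delta^{-(1-\alpha)/\alpha})$, and
$$\sum_\nu E_\nu^{1/2}\le CL\,\delta^{-1}\exp(C\delta^{-(1-\alpha)/\alpha})\le L\exp(C\delta^{-1/\alpha}),$$
where we used $\delta^{-1}\le e^{1/\delta}$ and $1\le\delta^{-1}\le\delta^{-1/\alpha}$. By the triangle inequality in $L^2$ over $\nu$,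
$$\Big\|\sum_{k\le N}c_kf(k\,\cdot)\Big\|_2^2\le L^2e^{C\delta^{-1/\alpha}}\sum_{k\le N}c_k^2\sigma_{-s}(k).$$

*Choice of $\delta$.* Take $\delta=1/\log\log N$, with $N$ so large that $\delta\le\alpha$. With $y=\log N$ we have $y^{1-s}=y^{1-2\alpha}y^{1/\log y}=e\,y^{1-2\alpha}$, so (8) gives $\sigma_{-s}(k)\le e^{C\Phi(N)}$ for $k\le N$. Moreover $\delta^{-1/\alpha}=(\log\log N)^{1/\alpha}=O(\Phi(N))$. This proves (9).

## From the $L^2$ bound to convergence by dyadic chaining

**Step B3.** *Purpose: control all partial sums inside dyadic blocks of indices, and sum the blocks.*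

Let $C'=C_\alpha+1$ and assume $\sum_{k\ge16}c_k^2e^{C'\Phi(k)}<\infty$. For large $\nu$ let $I_\nu=[2^\nu,2^{\nu+1})$, let $D_\nu(x)=\sum_{k\in I_\nu}c_kf(kx)$, and
$$V_\nu(x)=\max_{n\in I_\nu}\Big|\sum_{2^\nu\le k\le n}c_kf(kx)\Big|.$$
Reading off the binary expansion of its length, each initial segment of $I_\nu$ is a disjoint union of dyadic subintervals of $I_\nu$, at most one of each of the $\nu+1$ lengths $1,2,\dots,2^\nu$. For instance, $\{8,\dots,14\}\subset I_3$ has length $7=4+2+1$ and splits into $\{8,\dots,11\}$, $\{12,13\}$, $\{14\}$. By Cauchy–Schwarz,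
$$V_\nu^2\le(\nu+1)\sum_I\Big|\sum_{k\in I}c_kf(kx)\Big|^2,$$
where $I$ runs over all dyadic subintervals of $I_\nu$. Integrate, apply (9) to each $I$ with $N=2^{\nu+1}$ and coefficients set to $0$ off $I$, and note that each $k$ lies in exactly $\nu+1$ of the intervals:
$$\|V_\nu\|_2^2\le(\nu+1)^2L^2e^{C_\alpha\Phi(2^{\nu+1})}\sum_{k\in I_\nu}c_k^2.$$
As a function of $y=\log t$, $\Phi$ equals $y^{1-2\alpha}/\log y$. Its derivative in $y$ tends to $0$, so $\Phi(2^{\nu+1})-\Phi(2^\nu)=O(1)$. Also $\Phi$ is eventually increasing and $\Phi(2^\nu)/\log\nu\to\infty$. Hence $4\log(\nu+1)+C_\alpha\Phi(2^{\nu+1})\le(C_\alpha+1)\Phi(2^\nu)$ for large $\nu$, that is, $(\nu+1)^4e^{C_\alpha\Phi(2^{\nu+1})}\le e^{C'\Phi(2^\nu)}$. It follows that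
$$\nu^2\|V_\nu\|_2^2\le L^2e^{C'\Phi(2^\nu)}\sum_{k\in I_\nu}c_k^2\le L^2\sum_{k\in I_\nu}c_k^2e^{C'\Phi(k)}$$
for large $\nu$, and these are summable in $\nu$. By Cauchy–Schwarz, with sums over large $\nu$,
$$\sum_\nu\|V_\nu\|_2\le\Big(\sum_\nu\nu^{-2}\Big)^{1/2}\Big(\sum_\nu\nu^2\|V_\nu\|_2^2\Big)^{1/2}<\infty.$$
Since $\|V_\nu\|_1\le\|V_\nu\|_2$, $\sum_\nu V_\nu$ is integrable, so it is finite a.e. As $|D_\nu|\le V_\nu$, the series $\sum_\nu D_\nu$ converges absolutely a.e., so the partial sums of $\sum c_kf(kx)$ up to $2^\nu-1$ converge a.e. as $\nu\to\infty$. The partial sums up to $n\in I_\nu$ differ from these by at most $V_\nu(x)$, and $V_\nu\to0$ a.e. Hence the full series converges a.e., and Theorem B is proved. $\blacksquare$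

## The threshold $\beta=1-2\alpha$

The Corollary now follows by comparing weights.

Let $\beta\ge1-2\alpha$ and $\sum c_k^2\exp((\log k)^\beta)<\infty$. As soon as $\log\log k\ge C'$ (and $\log k\ge1$),
$$C'\frac{(\log k)^{1-2\alpha}}{\log\log k}\le(\log k)^{1-2\alpha}\le(\log k)^\beta,$$
so the hypothesis of Theorem B holds, and $\sum c_kf(kx)$ converges a.e. for every mean-zero $f\in\mathrm{Lip}_\alpha(\mathbf T)$.

Let $0<\beta<1-2\alpha$. For large $k$,
$$(\log k)^\beta\le\kappa\frac{(\log k)^{1-2\alpha}}{(\log\log k)^2},$$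
because $(\log k)^{1-2\alpha-\beta}/(\log\log k)^2\to\infty$. So the sequence of Theorem A satisfies $\sum c_k^2\exp((\log k)^\beta)<\infty$, while for its $f\in\mathrm{Lip}_\alpha(\mathbf T)$ the series $\sum c_kf(kx)$ diverges a.e. $\blacksquare$
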